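\title{Enlarging a function space to a simplex space without enlarging its boundary}

\begin{abstract}
Let $A$ be a closed subspace of $C(T,\mathbb R)$, with $T$ compact and metrizable, that contains the constants and separates points. We show that $A$ need not lie in a closed subspace of $C(T,\mathbb R)$ that has the same Choquet boundary and whose dual is isometric to an $L^1$-space. The counterexample has dimension $5$, and $T$ is its \v{S}ilov boundary. The dimension is sharp: such a subspace exists whenever $\dim A\le 4$. For arbitrary $A$ we characterize existence by a closed-graph condition on a Borel choice of representing measures.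
\end{abstract}

\section{The question and the answer}

Throughout, $T$ is a nonempty compact metrizable space and $C(T)$ is the Banach space of continuous real functions on $T$ with the supremum norm. A \emph{function space on $T$} is a closed linear subspace of $C(T)$ that contains the constant functions and separates the points of $T$. A real Banach space $X$ is a \emph{simplex space} if $X^*$ is isometric to $L^1(\lambda)$ for some measure $\lambda$. We write $B(X^*)$ for the closed unit ball of $X^*$ and $\operatorname{ext}$ for the set of extreme points.

\begin{quote}
\emph{Let $A$ be a function space on $T$. Is there a closed subspace $X$ of $C(T)$ containing $A$ such that $X$ is a simplex space and $x^*|A\in\operatorname{ext}B(A^*)$ for every $x^*\in\operatorname{ext}B(X^*)$?}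
\end{quote}

We call such an $X$ a \emph{solution for $A$}. The two requirements pull in opposite directions. The largest candidate, $X=C(T)$, is always a simplex space, but the evaluation at every point of $T$ is an extreme point of its dual ball. The smallest candidate, $X=A$, satisfies the condition on extreme points trivially but need not be a simplex space. The extreme points of $B(A^*)$ are, up to sign, the evaluations at the points of a subset $\partial A\subset T$, the Choquet boundary, and the condition on extreme points says exactly that $\partial X=\partial A$ (Proposition~\ref{prop:reform}). So $A$ has to grow while its boundary stays fixed.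

The model is the Dirichlet problem. Let $T$ be the closed unit disk and $A$ the space of affine functions on it. Let $X$ consist of the continuous functions on $T$ that are harmonic in the open disk. Then $A\subset X$, and restriction to the unit circle $\Gamma$ is an isometry of $X$ onto $C(\Gamma)$, by the maximum principle and the solvability of the Dirichlet problem. Hence $X$ is a simplex space, and the extreme points of $B(X^*)$ are, up to sign, the evaluations at points $\zeta\in\Gamma$. These remain extreme on $A$, because some affine function attains its maximum over $T$ only at $\zeta$ (Lemma~\ref{lem:basic}). What the solution does is to attach to every $t\in T$ one probability measure $\mu_t$ on the boundary, the harmonic measure, with $f(t)=\int f\,d\mu_t$ for $f\in X$.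

In general Choquet's theorem provides, for every $t\in T$, at least one probability measure on $\partial A$ that reproduces the values $f(t)$ for $f\in A$. One only has to choose, and for finite $T$ every choice works (Corollary~\ref{cor:closed}). This suggests a positive answer. The answer is negative, because the choices at neighboring points constrain each other. The closure of $\partial A$ is the \emph{\v{S}ilov boundary} of $A$.

\begin{theorem}\label{thm:main}
\begin{enumerate}
\item[(a)] There are a compact metrizable space $T$ and a function space $A$ on $T$ with $\dim A=5$ such that no solution for $A$ exists and $T$ is the \v{S}ilov boundary of $A$. Function spaces without a solution exist in every finite dimension $n\ge5$ and in infinite dimension.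
\item[(b)] If $\dim A\le4$, a solution for $A$ exists.
\end{enumerate}
Thus a solution exists for all function spaces of dimension $n$ if and only if $n\le4$.
\end{theorem}

Part (a) is proved in Section~\ref{sec:counter} by elementary means. Section~\ref{sec:criterion} gives a necessary and sufficient condition for the existence of a solution, valid for every $A$ (Theorem~\ref{thm:criterion}). Section~\ref{sec:dim} combines this condition with a continuous selection to obtain a sufficient condition on the faces of the state space (Theorem~\ref{thm:faces}), of which (b) is a special case.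

\section{States, the Choquet boundary and $L^1$}\label{sec:prelim}

We identify $C(T)^*$ with the space $M(T)$ of finite signed Borel measures under the total variation norm, and write $\mu(f)=\int f\,d\mu$. The set $P(T)$ of probability measures carries the weak* topology, in which it is compact and metrizable. A measure $\mu$ is \emph{carried by} a Borel set $E$ if $|\mu|(T\setminus E)=0$.

Let $Z$ be a function space on $T$. Its \emph{state space} is the weak* compact convex set
\[
S(Z)=\{\varphi\in Z^*:\ \|\varphi\|=\varphi(1)=1\}.
\]
The map $t\mapsto\delta_t|Z$, where $\delta_t(f)=f(t)$, is weak* continuous, and it is injective because $Z$ separates points. So it is a homeomorphism of $T$ onto a compact subset of $S(Z)$. The \emph{Choquet boundary} of $Z$ is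
\[
\partial Z=\{t\in T:\ \delta_t|Z\in\operatorname{ext}S(Z)\}.
\]
A measure $\mu$ \emph{represents $t$ on $Z$} if $\mu\in P(T)$ and $\mu(f)=f(t)$ for all $f\in Z$. A function $f$ \emph{peaks at $t$} if $f(t)>f(t')$ for all $t'\ne t$.

\begin{lemma}\label{lem:basic}
Let $Z$ be a function space on $T$.
\begin{enumerate}
\item[(a)] $\operatorname{ext}S(Z)=\{\delta_t|Z:t\in\partial Z\}$ and $\operatorname{ext}B(Z^*)=\{\pm\delta_t|Z:t\in\partial Z\}$.
\item[(b)] $t\in\partial Z$ if and only if $\delta_t$ is the only measure representing $t$ on $Z$.
\item[(c)] $\partial Z$ is a $G_\delta$ set, and every state is the restriction of some $\mu\in P(T)$ carried by $\partial Z$. In particular $\|f\|=\sup_{\partial Z}|f|$ for $f\in Z$.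
\item[(d)] If some $f\in Z$ peaks at $t$, then $t\in\partial Z$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $\|f\|=\max_t|f(t)|$, the separation theorem shows that $B(Z^*)$ is the weak* closed convex hull of the compact set $L=\{\pm\delta_t|Z:t\in T\}$. Milman's theorem says that the extreme points of a compact convex set lie in every compact set that has it as closed convex hull, so $\operatorname{ext}B(Z^*)\subset L$. The set $S(Z)$ is a face of $B(Z^*)$: if an average of two elements of the ball takes the value $1$ at the function $1$, so do both elements. Hence a state is extreme in $S(Z)$ if and only if it is extreme in $B(Z^*)$. Each $\delta_t|Z$ is a state and no $-\delta_t|Z$ is, which gives both formulas.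

(b) A state extends by the Hahn--Banach theorem to a measure $\mu$ with $\|\mu\|=\mu(1)=1$, and such a measure is a probability measure. Suppose that $\delta_t$ is the only measure representing $t$ and that $\delta_t|Z=\frac12(\varphi_1+\varphi_2)$ with states $\varphi_i=\mu_i|Z$, $\mu_i\in P(T)$. Then $\frac12(\mu_1+\mu_2)=\delta_t$, so $\mu_1=\mu_2=\delta_t$, and $t\in\partial Z$. Conversely, let $t\in\partial Z$ and let $\mu\neq\delta_t$ represent $t$. Take a point $r\ne t$ in the support of $\mu$, a function $f\in Z$ with $f(r)>f(t)$, and the open set $U=\{f>f(t)\}$, which has $\mu(U)>0$. The normalized restriction $\mu_U$ of $\mu$ to $U$ represents $t$: either $\mu_U=\mu$, or $\delta_t|Z$ is a proper convex combination of the states $\mu_U|Z$ and $\mu_{T\setminus U}|Z$ and equals both. But $\mu_U(f)>f(t)$, a contradiction.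

(c) The space $Z$ is separable, so $S(Z)$ is metrizable. By Choquet's theorem $\operatorname{ext}S(Z)$ is a $G_\delta$ set and each $\varphi\in S(Z)$ is the \emph{barycenter} of a probability measure $m$ carried by it, that is, $\varphi(f)=\int\psi(f)\,dm(\psi)$ for $f\in Z$; see \cite[\S\S 3, 6]{Phelps}. Transport $m$ to $T$ by the embedding and (a). The last claim follows by applying this to the states $\delta_t|Z$.

(d) If $\mu$ represents $t$, then $\mu(f)=f(t)=\max f$, so $\mu$ is carried by $\{t\}$. Apply (b).
\end{proof}

\begin{proposition}\label{prop:reform}
Let $A\subset X$ be function spaces on $T$. Then $\partial A\subset\partial X$, and restriction maps $\operatorname{ext}B(X^*)$ into $\operatorname{ext}B(A^*)$ if and only if $\partial X=\partial A$.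
\end{proposition}

\begin{proof}
A measure representing $t$ on $X$ represents $t$ on $A$, so the inclusion follows from Lemma~\ref{lem:basic}(b). By Lemma~\ref{lem:basic}(a), the condition on extreme points says that $t\in\partial X$ implies $t\in\partial A$.
\end{proof}

Every closed subspace containing $A$ is a function space. So a solution for $A$ is a simplex space $X$, closed in $C(T)$, with $A\subset X$ and $\partial X=\partial A$.

To recognize simplex spaces we use Kakutani's theorem: an abstract $L$-space, that is, a Banach lattice whose norm is additive on the positive cone, is isometric to some $L^1(\lambda)$. For a Borel set $E\subset T$, the space $M(E)$ of measures carried by $E$ is a norm closed sublattice of $M(T)$, and $\|\mu+\nu\|=(\mu+\nu)(T)=\|\mu\|+\|\nu\|$ for $\mu,\nu\ge0$. So $M(E)$ is isometric to an $L^1$-space; the case $E=T$ shows that $C(T)$ is a simplex space. To rule out simplex spaces we use the rigidity of extreme points in $L^1$.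

\begin{lemma}\label{lem:L1}
If $f,g$ are extreme points of the unit ball of $L^1(\lambda)$, then $f=\pm g$ or $fg=0$ almost everywhere.
\end{lemma}

\begin{proof}
We may assume $L^1(\lambda)\neq0$, so that $\|f\|=\|g\|=1$. Put $m_f(B)=\int_B|f|\,d\lambda$. If $m_f(B)=\theta\in(0,1)$, then
\[
f=\theta\,\frac{f\chi_B}{\theta}+(1-\theta)\,\frac{f\chi_{B^c}}{1-\theta}
\]
is a proper convex combination of two distinct unit vectors. So $m_f$ takes only the values $0$ and $1$, and so does $m_g$. A subset of $\{f\neq0\}$ is $\lambda$-null if and only if it is $m_f$-null, and the same holds with $g$ in place of $f$. Suppose that $N=\{fg\neq0\}$ is not $\lambda$-null. Then $m_f(N)=m_g(N)=1$, so $f$ and $g$ vanish almost everywhere outside $N$. Let $c=\inf\{r\in\mathbb R:m_f(N\cap\{f/g\le r\})=1\}$. It is finite, since these sets increase to $N$ as $r\to\infty$ and decrease to $\emptyset$ as $r\to-\infty$. The set $N\cap\{c-\frac1n<f/g\le c+\frac1n\}$ has $m_f$-measure $1$ for every $n$, so $f=cg$ almost everywhere, and $|c|=1$ by comparing norms.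
\end{proof}

\begin{corollary}\label{cor:indep}
Let $X$ be a function space that is a simplex space, and let $t_1,\dots,t_n\in\partial X$ be distinct. Then $\|\sum_ic_i\,\delta_{t_i}|X\|=\sum_i|c_i|$ for all real $c_i$. In particular the functionals $\delta_{t_i}|X$ are linearly independent.
\end{corollary}

\begin{proof}
The $\delta_{t_i}|X$ are distinct extreme points of $B(X^*)$, and no two are opposite because all take the value $1$ at the function $1$. By Lemma~\ref{lem:L1} they correspond to unit vectors of $L^1(\lambda)$ with pairwise disjoint supports.
\end{proof}

\section{The counterexample}\label{sec:counter}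

\subsection*{A square and its center}

Let $T_0\subset\mathbb R^2$ consist of $p^\pm=(\pm1,0)$, $q^\pm=(0,\pm1)$ and $o=(0,0)$, and let $A_0=\operatorname{span}\{1,x,y\}$. The functions $\pm x,\pm y$ peak at the four vertices, and $o$ is represented by $\frac12(\delta_{p^+}+\delta_{p^-})$, so $\partial A_0=\{p^\pm,q^\pm\}$. The space $C(T_0)$ is not a solution, since its boundary contains $o$. The space $A_0$ is not a solution by Corollary~\ref{cor:indep}, since all its elements satisfy the \emph{square relation}
\begin{equation}\label{eq:square}
f(p^+)+f(p^-)-f(q^+)-f(q^-)=0 .
\end{equation}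
A probability measure on the vertices represents $o$ on $A_0$ if and only if it annihilates $x$ and $y$, that is, if and only if it has the form
\[
\mu^\theta=\tfrac\theta2(\delta_{p^+}+\delta_{p^-})+\tfrac{1-\theta}2(\delta_{q^+}+\delta_{q^-}),\qquad 0\le\theta\le1 .
\]
Put $X^\theta=\{f\in C(T_0):f(o)=\mu^\theta(f)\}\supset A_0$. Restriction to the vertices is an isometry of $X^\theta$ onto $\ell^\infty_4$, whose dual is $\ell^1_4$, and $o\notin\partial X^\theta$. So every $X^\theta$ is a solution. But a solution cannot lie in two of these spaces: $\mu^\theta-\mu^{\theta'}$ is $\frac12(\theta-\theta')$ times the functional in \eqref{eq:square}, so the elements of $X^\theta\cap X^{\theta'}$ satisfy the square relation when $\theta\ne\theta'$.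

A solution must therefore make one choice at the center of the square. The plan is to force two. We approach $o$ by points $t_k$ at which there is no choice: $t_k$ is the midpoint of two boundary points and is represented by no other measure on the boundary. If the two boundary points tend to $p^\pm$ along odd $k$ and to $q^\pm$ along even $k$, continuity of the functions in $X$ forces $\theta=1$ and $\theta=0$ at once. To remove the choice at $t_k$ we need a nonnegative function in $A$ that vanishes only at $t_k$ and its two companions. This is arranged by placing the triples over the points of a strictly convex curve, which costs two further dimensions.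

\subsection*{The five-dimensional space}

Let $e_1=(1,0)$, $e_2=(0,1)$, and for $0\le s\le1$ let $V_s\subset\mathbb R^2$ be given by
\[
V_0=\{0,\pm e_1,\pm e_2\},\qquad
V_{1/k}=\begin{cases}\{0,\pm e_1\},&k\ge1\text{ odd},\\ \{0,\pm e_2\},&k\ge 2\text{ even},\end{cases}\qquad
V_s=\{0\}\ \text{ otherwise.}
\]
In $\mathbb R^4$ with coordinates $(x,y,z,w)$ put
\[
T=\{(v,s,s^2):\ 0\le s\le1,\ v\in V_s\},\qquad A=\operatorname{span}\{1,x,y,z,w\}|_T .
\]
We name the points (Figure~\ref{fig:T}): $o=(0,0,0,0)$, $p^\pm=(\pm e_1,0,0)$, $q^\pm=(\pm e_2,0,0)$, $t_k=(0,0,\frac1k,\frac1{k^2})$, and $a_k^\pm=(\pm e_1,\frac1k,\frac1{k^2})$ for odd $k$, $a_k^\pm=(\pm e_2,\frac1k,\frac1{k^2})$ for even $k$.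

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[thick] (0,0)--(11,0);
\draw[dashed] (11,-1.2)--(11,1.2) (3.67,-1.2)--(3.67,1.2) (2.2,-1.2)--(2.2,1.2)
 (0,-1.2)--(0,1.2) (5.1,-.5)--(5.9,.5) (2.35,-.5)--(3.15,.5) (-.4,-.5)--(.4,.5);
\draw[dotted] (0,1.2)--(.4,.5)--(0,-1.2)--(-.4,-.5)--cycle;
\fill (11,1.2) circle (1.7pt) (11,-1.2) circle (1.7pt) (3.67,1.2) circle (1.7pt)
 (3.67,-1.2) circle (1.7pt) (2.2,1.2) circle (1.7pt) (2.2,-1.2) circle (1.7pt)
 (5.9,.5) circle (1.7pt) (5.1,-.5) circle (1.7pt) (3.15,.5) circle (1.7pt)
 (2.35,-.5) circle (1.7pt) (0,1.2) circle (1.7pt) (0,-1.2) circle (1.7pt)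
 (.4,.5) circle (1.7pt) (-.4,-.5) circle (1.7pt);
\draw[fill=white] (11,0) circle (1.9pt) (5.5,0) circle (1.9pt) (3.67,0) circle (1.9pt)
 (2.75,0) circle (1.9pt) (2.2,0) circle (1.9pt) (0,0) circle (1.9pt);
\node[left] at (0,1.2) {$p^+$}; \node[left] at (0,-1.2) {$p^-$};
\node[right] at (.4,.5) {$q^+$}; \node[left] at (-.4,-.5) {$q^-$};
\node[left] at (-.25,.1) {$o$}; \node at (1.3,-.6) {$\cdots$};
\node[right] at (11,1.2) {$a_1^+$}; \node[right] at (11,-1.2) {$a_1^-$}; \node[right] at (11,0) {$t_1$};
\node[right] at (5.9,.5) {$a_2^+$}; \node[left] at (5.1,-.5) {$a_2^-$}; \node[below right] at (5.5,0) {$t_2$};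
\node[right] at (3.67,1.2) {$a_3^+$}; \node[right] at (3.67,-1.2) {$a_3^-$}; \node[below right] at (3.67,0) {$t_3$};
\end{tikzpicture}
\caption{The set $T\subset\mathbb R^4$ projected to the coordinates $(x,y,z)$, with $z$ horizontal, $x$ vertical and $y$ oblique. The solid line is the image of the parabolic arc. Dashed and dotted segments are not part of $T$. The open points $t_k$ and $o$ are midpoints of dashed segments and are the only points of $T$ outside the Choquet boundary. The segments alternate between two directions and accumulate at both diagonals of the square $p^+q^+p^-q^-$.}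
\label{fig:T}
\end{figure}

The set $T$ is compact: it is the union of the arc $\{(0,0,s,s^2):0\le s\le 1\}$ with the points $a_k^\pm$ and their accumulation points $p^\pm,q^\pm$. The space $A$ contains the constants and separates points. It has dimension $5$, hence is closed: if a linear combination of $1,x,y,z,w$ vanishes on $T$, the arc shows that the coefficients of $1,z,w$ are zero, and then $p^+$ and $q^+$ show that those of $x$ and $y$ are zero.

\begin{theorem}\label{thm:counter}
There is no closed subspace $X\subset C(T)$ containing $A$ that is a simplex space and such that restriction to $A$ maps $\operatorname{ext}B(X^*)$ into $\operatorname{ext}B(A^*)$. Moreover $T=\overline{\partial A}$.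
\end{theorem}

\begin{proof}
For $0\le r\le1$ let $h_r=w-2rz+r^2\in A$. At a point $(v,s,s^2)$ its value is $(s-r)^2$, so $h_r\ge0$ on $T$ and $h_r$ vanishes exactly at the points of $T$ with $s=r$.

\emph{Step 1: the boundary of $A$.} If $r\in(0,1]$ is not of the form $1/k$, then $-h_r$ peaks at $(0,0,r,r^2)$. Since $|x|,|y|\le1$ on $T$, the function $\pm x-h_r$ is at most $1$, with equality only if $x=\pm1$ and $s=r$. So $\pm x-h_0$ peaks at $p^\pm$, and $\pm x-h_{1/k}$ peaks at $a_k^\pm$ for odd $k$. With $y$ in place of $x$, the function $\pm y-h_0$ peaks at $q^\pm$ and $\pm y-h_{1/k}$ peaks at $a_k^\pm$ for even $k$. The remaining points are midpoints: $\frac12(\delta_{a_k^+}+\delta_{a_k^-})$ represents $t_k$ and $\frac12(\delta_{p^+}+\delta_{p^-})$ represents $o$ on $A$. By Lemma~\ref{lem:basic}(b),(d),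
\[
\partial A=T\setminus(\{t_k:k\ge1\}\cup\{o\}).
\]
The countably many omitted points lie on the arc and are limits of arc points in $\partial A$. Hence $\overline{\partial A}=T$.

Now let $X\supset A$ be a closed subspace satisfying the condition on extreme points, so that $\partial X=\partial A$ by Proposition~\ref{prop:reform}. We show that $X$ is not a simplex space.

\emph{Step 2: the midpoint relations pass to $X$.} Since $t_k\notin\partial X$, some $\mu\ne\delta_{t_k}$ represents $t_k$ on $X$. From $\mu(h_{1/k})=h_{1/k}(t_k)=0$ we get $\mu=\alpha\delta_{t_k}+\beta^+\delta_{a_k^+}+\beta^-\delta_{a_k^-}$ with $\alpha<1$. Applying $\mu$ to $x$ for odd $k$, or to $y$ for even $k$, gives $\beta^+-\beta^-=0$, so $\beta^\pm=\frac12(1-\alpha)$. Dividing the identity $f(t_k)=\mu(f)$, with the term $\alpha f(t_k)$ moved to the left, by $1-\alpha$ yields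
\[
f(t_k)=\tfrac12\bigl(f(a_k^+)+f(a_k^-)\bigr)\qquad(f\in X,\ k\ge1).
\]

\emph{Step 3: the limit.} As $k\to\infty$ we have $t_k\to o$, while $a_k^\pm\to p^\pm$ along odd $k$ and $a_k^\pm\to q^\pm$ along even $k$. By continuity, every $f\in X$ satisfies
\[
\tfrac12\bigl(f(p^+)+f(p^-)\bigr)=f(o)=\tfrac12\bigl(f(q^+)+f(q^-)\bigr).
\]
This is the square relation \eqref{eq:square} among four distinct points of $\partial X$. By Corollary~\ref{cor:indep}, $X$ is not a simplex space.
\end{proof}

\begin{remark}
The arc points other than $t_k$ and $o$ play no role in Steps 2 and 3. They make $\partial A$ dense, and so show that the obstruction does not come from points outside the \v{S}ilov boundary. The curvature of the arc is essential. If the coordinate $w$ is dropped, $h_{1/k}$ is lost and $t_k$ becomes a convex combination of $o$ and $t_1$, so Step 2 breaks down; the resulting space has dimension $4$ and has a solution by Theorem~\ref{thm:main}(b).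
\end{remark}

\begin{proposition}\label{prop:larger}
Let $Q$ be a compact metrizable space, $T'=T\sqcup Q$ and $A'=\{f\in C(T'):f|_T\in A\}=A\oplus C(Q)$. Then no solution for $A'$ exists.
\end{proposition}

\begin{proof}
The space $A'$ is a function space on $T'$. The points $t_k$ are still represented by the midpoint measures, so $t_k\notin\partial A'$. The functions $\pm x-h_0$ and $\pm y-h_0$ have maximum $1$, so their extensions by $0$ on $Q$ still peak at $p^\pm,q^\pm$, and these points lie in $\partial A'$. Extend $h_{1/k}$ by $1$ and $x,y$ by $0$ on $Q$. The extension of $h_{1/k}$ is nonnegative with zero set $\{t_k,a_k^+,a_k^-\}$, so Steps 2 and 3 apply word for word.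
\end{proof}

Since $\dim A'=5+|Q|$ for finite $Q$ and $\dim A'=\infty$ for infinite $Q$, Theorem~\ref{thm:counter} and Proposition~\ref{prop:larger} prove Theorem~\ref{thm:main}(a).

\section{A criterion for every function space}\label{sec:criterion}

The examples suggest that a solution amounts to a choice $t\mapsto\mu_t$ of representing measures on $E=\partial A$ that behaves well under limits. Continuity is too much to ask. For $t\in E$ we have $\mu_t=\delta_t$, so if $E\ni t_n\to t\notin E$, then $\mu_{t_n}\to\delta_t\neq\mu_t$. The limit measure has left the boundary, and the remedy is to sweep it back by means of the family $(\mu_s)$ itself.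

We use the following form of the monotone class theorem: a class of bounded functions on $T$ that contains $C(T)$ and is closed under pointwise limits of uniformly bounded sequences contains all bounded Borel functions. It shows first that $\rho\mapsto\rho(g)$ is a Borel function on $P(T)$ for every bounded Borel $g$. For a Borel map $t\mapsto\mu_t$ from $T$ to $P(T)$ and $\nu\in M(T)$, define $D\nu\in M(T)$ by
\begin{equation}\label{eq:D}
D\nu(g)=\int\mu_s(g)\,d\nu(s),\qquad g\in C(T).
\end{equation}
By the monotone class theorem and dominated convergence, \eqref{eq:D} holds for all bounded Borel $g$. The operator $D$ is linear, positive and of norm at most $1$, it maps $P(T)$ into $P(T)$, and $D\delta_t=\mu_t$.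

\begin{theorem}\label{thm:criterion}
Let $A$ be a function space on $T$ and $E=\partial A$. A solution for $A$ exists if and only if there is a Borel map $t\mapsto\mu_t$ from $T$ to $P(T)$ such that
\begin{enumerate}
\item[(i)] $\mu_t(E)=1$ and $\mu_t$ represents $t$ on $A$, for all $t\in T$;
\item[(ii)] if $t_n\to t$ in $T$ and $\mu_{t_n}\to\nu$ weak*, then $D\nu=\mu_t$.
\end{enumerate}
In that case $X=\{f\in C(T):f(t)=\mu_t(f)\text{ for all }t\in T\}$ is a solution.
\end{theorem}

\subsection*{Necessity}

We first extend Corollary~\ref{cor:indep} from finite combinations to measures. The tool is the Choquet--Meyer theorem \cite[\S 10]{Phelps}. Let $S$ be a metrizable compact convex subset of a locally convex space, contained in a closed hyperplane that misses the origin, and let $C$ be the cone generated by $S$. If $C-C$ is a vector lattice in the order with positive cone $C$, then $S$ is called a Choquet simplex, and every point of $S$ is the barycenter of exactly one probability measure carried by $\operatorname{ext}S$. The difficulty is that an isometry $X^*\cong L^1(\lambda)$ need not send states to nonnegative functions; composing it with multiplication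 by a function with values $\pm1$ gives another isometry. The order has to be recovered from the norm.

\begin{lemma}\label{lem:unique}
Let $X$ be a function space on $T$ that is a simplex space. Then two probability measures carried by $\partial X$ that agree on $X$ are equal.
\end{lemma}

\begin{proof}
View the elements of $X^*$ as functions in $L^1(\lambda)$, and recall that $\|\varphi+\psi\|=\|\varphi\|+\|\psi\|$ in $L^1(\lambda)$ if and only if $\varphi\psi\ge0$ almost everywhere. Let $C=\{\varphi\in X^*:\varphi(1)=\|\varphi\|\}$, the convex cone generated by $S(X)$, and write $\psi\preceq\varphi$ if $\varphi-\psi\in C$. Every $\psi\in X^*$ has the form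
\begin{equation}\label{eq:jordan}
\psi=\alpha-\beta,\qquad\alpha,\beta\in C,\qquad\|\psi\|=\|\alpha\|+\|\beta\|:
\end{equation}
extend $\psi$ to a measure $\nu$ of the same norm and restrict $\nu^+$ and $\nu^-$ to $X$. In particular $C-C=X^*$.

(1) \emph{If $\varphi,\psi\in C$, then $|\varphi+\psi|=|\varphi|+|\psi|$ a.e.} Indeed $\|\varphi+\psi\|\ge(\varphi+\psi)(1)=\|\varphi\|+\|\psi\|$, so $\varphi\psi\ge0$ a.e.

(2) \emph{If $\varphi\in C$ and $B$ is measurable, then $\varphi\chi_B\in C$.} In the chain
\[
\|\varphi\|=\varphi(1)=(\varphi\chi_B)(1)+(\varphi\chi_{B^c})(1)\le\|\varphi\chi_B\|+\|\varphi\chi_{B^c}\|=\|\varphi\|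
\]
equality holds, which forces $(\varphi\chi_B)(1)=\|\varphi\chi_B\|$.

(3) \emph{For $\varphi,\psi\in C$ we have $\psi\preceq\varphi$ if and only if $|\psi|\le|\varphi|$ a.e.} If $\varphi-\psi\in C$, then $|\varphi|=|\psi|+|\varphi-\psi|$ by (1). Conversely, let $|\psi|\le|\varphi|$ and write $\varphi-\psi=\alpha-\beta$ as in \eqref{eq:jordan}. Additivity of the norm gives $\alpha\beta\le0$, and the proof of (1) gives $\alpha\beta\ge0$, so $\alpha\beta=0$ a.e. Almost everywhere on $\{\beta\neq0\}$ we then have $\varphi+\beta=\psi$, hence $|\varphi|+|\beta|=|\psi|\le|\varphi|$ by (1). So this set is null, and $\varphi-\psi=\alpha\in C$.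

Given $\varphi,\psi\in C$, let $B=\{|\varphi|\le|\psi|\}$ and $\eta=\varphi\chi_B+\psi\chi_{B^c}$. Then $\eta\in C$ by (2) and $|\eta|=\min(|\varphi|,|\psi|)$, so $\eta\preceq\varphi,\psi$ by (3). Let $\zeta\in X^*$ be any lower bound of $\varphi$ and $\psi$, and choose $\gamma\in C$ with $\zeta+\gamma\in C$. By (3) and (1), $|\zeta+\gamma|\le\min(|\varphi|,|\psi|)+|\gamma|=|\eta+\gamma|$, so $\zeta\preceq\eta$ by (3). Thus $\eta$ is the greatest lower bound of $\varphi$ and $\psi$ in $X^*$. Any two elements of $X^*$ can be translated into $C$ simultaneously, so $X^*$ is a vector lattice and $S(X)$ is a metrizable Choquet simplex.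

The embedding $t\mapsto\delta_t|X$ maps $\partial X$ onto $\operatorname{ext}S(X)$, and it carries $\mu\in P(T)$ to a measure with barycenter $\mu|X$ from which $\mu$ is recovered. The Choquet--Meyer theorem completes the proof.
\end{proof}

The next lemma shows that uniqueness of representing measures gives measurability and condition (ii) for free. It uses the Lusin--Souslin theorem \cite[15.1--15.2]{Kechris}: an injective Borel map from a Borel subset of a Polish space into a Polish space sends Borel sets to Borel sets, so its inverse is Borel.

\begin{lemma}\label{lem:borel}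
Let $Z$ be a function space on $T$ such that every $t\in T$ is represented on $Z$ by exactly one measure $\mu_t$ carried by $\partial Z$. Then $t\mapsto\mu_t$ is Borel and satisfies condition \textup{(ii)} of Theorem~\ref{thm:criterion}.
\end{lemma}

\begin{proof}
The set of pairs $(t,\mu)\in T\times P(T)$ such that $\mu$ represents $t$ on $Z$ is closed, and $\mu\mapsto\mu(\partial Z)$ is Borel. So the graph $\{(t,\mu_t):t\in T\}$ is a Borel set, which the first projection maps bijectively onto $T$. By the Lusin--Souslin theorem $t\mapsto(t,\mu_t)$ is Borel. Let $t_n\to t$ and $\mu_{t_n}\to\nu$. Then $D\nu(\partial Z)=\int\mu_s(\partial Z)\,d\nu(s)=1$, and for $f\in Z$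
\[
D\nu(f)=\int f(s)\,d\nu(s)=\lim_n\mu_{t_n}(f)=\lim_nf(t_n)=f(t).
\]
By uniqueness $D\nu=\mu_t$.
\end{proof}

\begin{proof}[Proof of necessity in Theorem~\ref{thm:criterion}]
Let $X$ be a solution, so $\partial X=E$. By Lemmas~\ref{lem:basic}(c) and~\ref{lem:unique}, the hypothesis of Lemma~\ref{lem:borel} holds for $Z=X$. The resulting map is Borel and satisfies (ii), and it satisfies (i) because $A\subset X$.
\end{proof}

\subsection*{Sufficiency}

Let $(\mu_t)$ satisfy (i) and (ii), and let $X$ be as in the theorem. It is a closed subspace, and it contains $A$ by (i). By (i) and Lemma~\ref{lem:basic}(b), $\mu_s=\delta_s$ for $s\in E$. Formula \eqref{eq:D} then shows that $D\nu=\nu$ for $\nu\in M(E)$. It also gives $D\nu(T\setminus E)=0$ for $\nu\ge0$, so $D$ has range in $M(E)$ by the Jordan decomposition. Thus $D$ is a contractive projection of $M(T)$ onto $M(E)$.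

We want to identify $X^*=M(T)/X^\perp$ with $M(E)$, where $X^\perp$ is the annihilator of $X$ in $M(T)$. The danger is that $X$ is too small, so that $X^\perp$ contains a nonzero measure carried by $E$. The following lemma excludes this, and it is the only place where (ii) is used.

\begin{lemma}\label{lem:kernel}
$X^\perp=\ker D$.
\end{lemma}

\begin{proof}
If $D\nu=0$ and $f\in X$, then $\nu(f)=\int\mu_s(f)\,d\nu(s)=D\nu(f)=0$. On the other hand $\delta_t-\mu_t\in\ker D$, since $D\delta_t=\mu_t=D\mu_t$, so a function annihilated by $\ker D$ lies in $X$. Hence $X$ is the set of functions annihilated by $\ker D$, and by the bipolar theorem $X^\perp$ is the weak* closure of $\ker D$. It remains to show that $\ker D$ is weak* closed. By the Krein--\v{S}mulian theorem a subspace of a dual Banach space is weak* closed if its intersection with the unit ball is, and the unit ball of $M(T)$ is weak* metrizable because $C(T)$ is separable. So let $\nu_n\in\ker D$, $\|\nu_n\|\le1$, $\nu_n\to\nu$ weak*. We must show $D\nu=0$.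

Let $\nu_n=\alpha_n-\beta_n$ be the Jordan decomposition, so that $D\alpha_n=D\beta_n$. After passing to a subsequence, $\alpha_n\to\alpha$, $\beta_n\to\beta$ and $D\alpha_n=D\beta_n\to\gamma$ weak*, and $\nu=\alpha-\beta$. We prove $D\gamma=D\alpha$. The same argument applied to $(\beta_n)$ gives $D\gamma=D\beta$, and then $D\nu=0$.

The function $s\mapsto\mu_s(g)$ is only Borel, so we cannot pass to the limit in $D\alpha_n(g)=\int\mu_s(g)\,d\alpha_n(s)$. We make the integrand continuous by treating the measure as an independent variable. Let $\pi_n$ be the image of $\alpha_n$ under the Borel map $s\mapsto(s,\mu_s)$ into the compact metrizable space $T\times P(T)$. These are positive measures of mass at most $1$, so along a further subsequence $\pi_n\to\pi\ge0$ weak*. Let $G$ be the closure of the graph $\{(s,\mu_s):s\in T\}$. The distance to $G$ is a continuous function with integral $0$ against each $\pi_n$, hence against $\pi$, so $\pi$ is carried by $G$. For $g\in C(T)$ the functions $(s,\rho)\mapsto g(s)$ and $(s,\rho)\mapsto\rho(g)$ are continuous, and therefore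
\[
\int g(s)\,d\pi(s,\rho)=\lim_n\alpha_n(g)=\alpha(g),\qquad
\int\rho(g)\,d\pi(s,\rho)=\lim_nD\alpha_n(g)=\gamma(g).
\]
By the monotone class theorem both identities hold for all bounded Borel $g$. Fix $g\in C(T)$ and apply them to the bounded Borel function $\tilde g(r)=\mu_r(g)$, noting that $\rho(\tilde g)=D\rho(g)$. Every $(s,\rho)\in G$ is the limit of a sequence $(s_j,\mu_{s_j})$, so $D\rho=\mu_s$ by (ii), and $\rho(\tilde g)=\tilde g(s)$ on $G$. Hence
\[
D\gamma(g)=\gamma(\tilde g)=\int\rho(\tilde g)\,d\pi(s,\rho)=\int\tilde g(s)\,d\pi(s,\rho)=\alpha(\tilde g)=D\alpha(g).\qedhere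
\]
\end{proof}

\begin{proof}[Proof of sufficiency in Theorem~\ref{thm:criterion}]
By Lemma~\ref{lem:kernel}, $X^*=M(T)/\ker D$ isometrically, and $D$ induces a linear bijection of this quotient onto $M(E)$. It is an isometry. Since $\nu-D\nu\in\ker D$, we have $\|\nu+\ker D\|\le\|D\nu\|$, and for $\kappa\in\ker D$ we have $\|D\nu\|=\|D(\nu+\kappa)\|\le\|\nu+\kappa\|$. As $M(E)$ is isometric to an $L^1$-space, $X$ is a simplex space. If $t\in\partial X$, then $\mu_t$, which represents $t$ on $X$, equals $\delta_t$, so $t\in E$ by (i). With Proposition~\ref{prop:reform} this gives $\partial X=\partial A$.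
\end{proof}

\begin{remark}
In the example of Theorem~\ref{thm:counter}, condition (i) forces $\mu_{t_k}=\frac12(\delta_{a_k^+}+\delta_{a_k^-})$. The two limits $\frac12(\delta_{p^+}+\delta_{p^-})$ and $\frac12(\delta_{q^+}+\delta_{q^-})$ are carried by $E$ and so are fixed by $D$; condition (ii) would require both to equal $\mu_o$. Their difference lies in $X^\perp$ but not in $\ker D$, so Lemma~\ref{lem:kernel} fails without (ii).
\end{remark}

\begin{corollary}\label{cor:uniquecase}
If every $t\in T$ is represented on $A$ by exactly one measure carried by $\partial A$, then a solution for $A$ exists.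
\end{corollary}

\begin{proof}
Apply Lemma~\ref{lem:borel} with $Z=A$, and then Theorem~\ref{thm:criterion}.
\end{proof}

\begin{corollary}\label{cor:closed}
If $\partial A$ is closed, a solution for $A$ exists if and only if there is a weak* continuous map $t\mapsto\mu_t\in P(\partial A)$ with $\mu_t$ representing $t$ on $A$. In particular a solution exists if $T$ is finite.
\end{corollary}

\begin{proof}
If $E$ is closed, then $P(E)$ is weak* compact, so the measure $\nu$ in (ii) lies in $P(E)$ and $D\nu=\nu$. Then (ii) says that $t\mapsto\mu_t$ has closed graph in $T\times P(E)$, which for a map into a compact space means continuity. For finite $T$ the measures exist by Lemma~\ref{lem:basic}(c), and every map on $T$ is continuous.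
\end{proof}

\section{Faces of codimension two and the sharp dimension}\label{sec:dim}

Let $\dim A=d+1<\infty$. The state space $K=S(A)$ is a compact convex subset of the affine hyperplane $H=\{\varphi\in A^*:\varphi(1)=1\}$, which has dimension $d$ and on which we fix a Euclidean distance. The evaluations $\delta_t|A$ lie in $K$ and span $A^*$, since only $f=0$ is annihilated by all of them. So $K$ has affine hull $H$ and nonempty interior in $H$. Each $a\in A$ defines the affine function $\varphi\mapsto\varphi(a)$ on $H$, and by counting dimensions every affine function on $H$ arises exactly once. Identifying $t$ with $\delta_t|A$, we have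
\[
E:=\partial A=\operatorname{ext}K\subset T\subset K,
\]
and $A$ consists of the restrictions to $T$ of affine functions. A measure $m\in P(K)$ has barycenter $t$ if $m(a)=a(t)$ for all affine $a$.

A \emph{face} of $K$ is a convex subset $F$ that contains both endpoints of every segment in $K$ having an interior point in $F$. Its dimension is that of its affine hull $\operatorname{aff}F$. A \emph{simplex} is the convex hull of finitely many affinely independent points.

\begin{theorem}\label{thm:faces}
Let $\dim A=d+1<\infty$ and suppose that every face of $K=S(A)$ of dimension at most $d-2$ is a simplex. Then a solution for $A$ exists.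
\end{theorem}

If $\dim A\le4$, then $d-2\le1$, and a compact convex set of dimension at most $1$ is a point or a segment; faces are compact by (F1) below. So the hypothesis is automatic, and Theorem~\ref{thm:main}(b) follows. In the counterexample $d=4$, $K$ is the convex hull of $T$, and since $w\ge0$ on $T$ the face $K\cap\{w=0\}$ is the square with vertices $p^\pm,q^\pm$. It has dimension $2=d-2$. The theorem says that a square can do no harm as a face of codimension $0$ or $1$. The reason is Lemma~\ref{lem:cone}: near a relative interior point $t$ of such a face, every point of $K$ is a mixture of $t$ with a small amount of another point of $K$, so any choice made at $t$ can be propagated to its neighbors.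

\subsection*{Convex geometry}

The relative interiors of the nonempty faces of a convex set form a partition of it \cite[Thm.~18.2]{Rockafellar}. For $t\in K$ let $F_t$ be the face with $t$ in its relative interior. Thus $F_t=\{t\}$ if $t\in E$, and $F_t=K$ if $t$ is interior to $K$. We use three facts, valid for every compact convex set $K$ of finite dimension.
\begin{enumerate}
\item[(F1)] Every face satisfies $F=K\cap\operatorname{aff}F$ and so is compact. Indeed, if $u\in K\cap\operatorname{aff}F$ and $t\ne u$ lies in the relative interior of $F$, then $t$ is interior to a segment from $u$ to a point of $F$.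
\item[(F2)] If a face $F$ contains $t$, then $F_t\subset F$, because for $u\in F_t$, $u\neq t$, the point $t$ is interior to a segment in $F_t$ with endpoint $u$.
\item[(F3)] If $t\in K$ is not in the relative interior of $K$, there is an affine function $h\ge0$ on $K$ with $h(t)=0$ and $h\not\equiv0$ on $K$ (supporting hyperplane). The set $K\cap\{h=0\}$ is a face of dimension less than $\dim K$.
\end{enumerate}

\begin{lemma}\label{lem:carried}
If $m\in P(K)$ has barycenter $t$, then $m(F_t)=1$. If $F_t$ is a simplex, there is exactly one $m\in P(K)$ with $m(E)=1$ and barycenter $t$.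
\end{lemma}

\begin{proof}
We prove the first claim for all compact convex sets of finite dimension, by induction on the dimension. If $t$ is in the relative interior of $K$, then $F_t=K$; this includes dimension $0$. Otherwise take $h$ as in (F3). Since $m(h)=h(t)=0$, the measure $m$ is carried by the face $K'=K\cap\{h=0\}$. By (F2), $F_t\subset K'$, so $F_t$ is the face of $K'$ with $t$ in its relative interior. The induction hypothesis applies to $K'$.

Let $F_t$ be a simplex. The extreme points of a face $F$ are the points of $E\cap F$, so $E\cap F_t$ is the vertex set of $F_t$. A measure as in the statement is carried by this finite affinely independent set, so its weights are the barycentric coordinates of $t$; and these weights do define such a measure.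
\end{proof}

\begin{lemma}\label{lem:cone}
Let $d\geq1$ and $t\in K$ with $\dim F_t\ge d-1$.
\begin{enumerate}
\item[(a)] If $t_n\to t$ in $K$, then for large $n$ there are $v_n\in K$ and $\varepsilon_n\in[0,1)$ with $\varepsilon_n\to0$ and $t_n=(1-\varepsilon_n)t+\varepsilon_nv_n$.
\item[(b)] If $t\in\overline E$, then $t\in E$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Choose $r>0$ such that $F_t$ contains all $u\in\operatorname{aff}F_t$ with $|u-t|\le r$. Each such $u$ can be written as
\begin{equation}\label{eq:radial}
u=(1-\eta)t+\eta\,u',\qquad\eta=|u-t|/r,\quad u'\in F_t,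
\end{equation}
with $u'=t+r(u-t)/|u-t|$ if $u\neq t$ and $u'=t$ if $u=t$. If $\dim F_t=d$, then $\operatorname{aff}F_t=H$, and \eqref{eq:radial} with $u=t_n$ is the claim.

Let $\dim F_t=d-1$. Then $F_t\neq K$, so $t$ is not interior, and we take $h$ as in (F3) and $v\in K$ with $h(v)>0$. By (F2) the hyperplane $\{h=0\}$ of $H$ contains $F_t$, and it equals $\operatorname{aff}F_t$ because the dimensions agree. Project $t_n$ from $v$ to this hyperplane: put $\theta_n=h(t_n)/h(v)\ge0$, which tends to $0$, and $u_n=(t_n-\theta_nv)/(1-\theta_n)$. Then $h(u_n)=0$ and $u_n\to t$. For large $n$, \eqref{eq:radial} gives $u_n=(1-\eta_n)t+\eta_nu_n'$ with $\eta_n\to0$ and $u_n'\in F_t$, so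
\[
t_n=(1-\theta_n)(1-\eta_n)\,t+(1-\theta_n)\eta_n\,u_n'+\theta_n\,v .
\]
Put $\varepsilon_n=(1-\theta_n)\eta_n+\theta_n=1-(1-\theta_n)(1-\eta_n)$. If $\varepsilon_n>0$, let $v_n$ be the convex combination of $u_n'$ and $v$ with weights $(1-\theta_n)\eta_n/\varepsilon_n$ and $\theta_n/\varepsilon_n$; otherwise let $v_n=t$.

(b) Apply (a) to $t_n\in E$. An extreme point that is a convex combination of points of $K$ with positive weight on $t$ equals $t$. So $t=t_n\in E$ for large $n$.
\end{proof}

Both parts can fail in codimension two. Part (a) fails for a point $t$ on the boundary circle of a disk approached along the circle. For part (b), let $K\subset\mathbb R^3$ be the convex hull of the circle $(x-1)^2+y^2=1$, $z=0$ and the points $(0,0,\pm1)$. The origin is the midpoint of these two points. Each other point $(c_1,c_2,0)$ of the circle is extreme, because $(c_1-1)x+c_2y$ has maximum $c_1>0$ on the circle, attained only there, and vanishes at $(0,0,\pm1)$. So $E$ need not be closed when $\dim A=4$.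

\subsection*{Proof of Theorem~\ref{thm:faces}}

If $d=0$, the constants separate points, $T$ is one point, and $X=C(T)$ is a solution. Let $d\ge1$. One would like to select representing measures continuously, as in Corollary~\ref{cor:closed}, but this is impossible when $E$ is not closed: at $p\in\overline E\setminus E$ continuity produces $\delta_p$ rather than a measure on $E$. We therefore first solve the problem over $\overline E$, where there is no choice to make. On the resulting space $X_0$ the measure $\delta_p$ and the representing measure of $p$ on $E$ define the same state, and we select continuously among the states of $X_0$.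

\emph{Step 1: a solution over $\overline E$.} The set $\overline E$ is a compact subset of $T$. For $p\in\overline E$ the face $F_p$ is a simplex: it is a point if $p\in E$, and otherwise $\dim F_p\le d-2$ by Lemma~\ref{lem:cone}(b), so that the hypothesis applies. Let $Y=A|_{\overline E}$. Restriction $A\to Y$ is an isometric isomorphism by Lemma~\ref{lem:basic}(c), and it preserves the function $1$. So $Y$ is a function space on $\overline E$ with state space $K$, in which evaluation at $p$ is the point $p$; hence $\partial Y=\overline E\cap\operatorname{ext}K=E$. By Lemma~\ref{lem:carried}, each $p\in\overline E$ is represented on $Y$ by exactly one measure carried by $E$. Corollary~\ref{cor:uniquecase} yields a simplex space $X_0$, closed in $C(\overline E)$, with $Y\subset X_0$ and $\partial X_0=E$.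

\emph{Step 2: the fibers.} Let $\Sigma=S(X_0)$, a compact metrizable convex set, and let $R:\Sigma\to K$ be restriction to $Y\cong A$, so that $a(R\sigma)=\sigma(a|_{\overline E})$ for affine $a$. The map $R$ is affine and continuous. It is onto, since by Lemma~\ref{lem:basic}(c) each $t\in K$ is the barycenter of some probability measure $m$ carried by $E$, and $R(m|X_0)=t$. Put $\Phi(t)=R^{-1}(t)$, a nonempty compact convex set. We claim:
\begin{equation}\label{eq:single}
\text{if $F_t$ is a simplex, then $\Phi(t)$ is a single point.}
\end{equation}
Indeed, by Lemma~\ref{lem:basic}(c) each $\sigma\in\Phi(t)$ is the restriction of a probability measure $m$ carried by $\partial X_0=E$. Since $m(a)=a(R\sigma)=a(t)$ for affine $a$, the measure $m$ is unique by Lemma~\ref{lem:carried}. For $p\in\overline E$ we have $\delta_p|X_0\in\Phi(p)$, so \eqref{eq:single} and Step 1 give $\Phi(p)=\{\delta_p|X_0\}$.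

\emph{Step 3: approximation within the fibers.} Let $t_n\to t$ in $K$ and $\sigma\in\Phi(t)$. We find $\sigma_n\in\Phi(t_n)$, for large $n$, with $\sigma_n\to\sigma$. If $\dim F_t\le d-2$, then $F_t$ is a simplex by hypothesis and $\Phi(t)=\{\sigma\}$. Take any $\sigma_n\in\Phi(t_n)$. Every cluster point lies in $\Phi(t)$ by continuity of $R$, so $\sigma_n\to\sigma$ by compactness. If $\dim F_t\ge d-1$, write $t_n=(1-\varepsilon_n)t+\varepsilon_nv_n$ as in Lemma~\ref{lem:cone}(a), take any $\tau_n\in\Phi(v_n)$, and put $\sigma_n=(1-\varepsilon_n)\sigma+\varepsilon_n\tau_n$. Then $R\sigma_n=t_n$ and $\|\sigma_n-\sigma\|\le2\varepsilon_n\to0$.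

\emph{Step 4: selection.} Michael's selection theorem states: if $\Phi$ assigns to each point of a metrizable space a nonempty closed convex subset of a Banach space, and $\{t:\Phi(t)\cap U\ne\emptyset\}$ is open for every open $U$, then there is a continuous map $\xi$ with $\xi(t)\in\Phi(t)$ for all $t$. Let $(g_j)$ be dense in the unit ball of $X_0$. The map $\sigma\mapsto(2^{-j}\sigma(g_j))_j$ is affine, injective and continuous from $\Sigma$ to $\ell^2$ with its norm topology, so it is an affine homeomorphism onto a compact convex subset of $\ell^2$. The openness condition follows from Step 3: if $\sigma\in\Phi(t)\cap U$ and $t_n\to t$, then $\sigma_n\in\Phi(t_n)\cap U$ for large $n$. We obtain a weak* continuous $\xi:K\to\Sigma$ with $R\xi(t)=t$ for all $t$, and $\xi(p)=\delta_p|X_0$ for $p\in\overline E$ by Step 2.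

\emph{Step 5: the solution.} Define $J:X_0\to C(T)$ by $(Jg)(t)=\xi(t)(g)$, and let $X=J(X_0)$. Since $\|Jg\|\le\|g\|$ and $Jg|_{\overline E}=g$, the linear map $J$ is an isometry. So $X$ is closed, and it is a simplex space. For $a\in A$ we have $a|_{\overline E}\in X_0$ and $J(a|_{\overline E})(t)=a(R\xi(t))=a(t)$, so $A\subset X$. Finally let $x^*\in\operatorname{ext}B(X^*)$. Then $x^*\circ J\in\operatorname{ext}B(X_0^*)$, so by Lemma~\ref{lem:basic}(a) there are $e\in E$ and a sign with $x^*(Jg)=\pm g(e)=\pm(Jg)(e)$ for all $g\in X_0$. Hence $x^*|A=\pm\delta_e|A\in\operatorname{ext}B(A^*)$, and $X$ is a solution for $A$. \qed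

\medskip

The hypothesis on faces was used twice, for uniqueness of representing measures at the points of $\overline E\setminus E$ in Step 1 and for the first case of Step 3. In the counterexample the proof stops at Step 1: there $\overline E=T$, the point $o$ lies in $\overline E\setminus E$, and $F_o$ is the square.

\begin{thebibliography}{9}
\bibitem{Kechris} Kechris, \emph{Classical Descriptive Set Theory}.
\bibitem{Phelps} Phelps, \emph{Lectures on Choquet's Theorem}.
\bibitem{Rockafellar} Rockafellar, \emph{Convex Analysis}.
\end{thebibliography}
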